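\title{Absolute continuity of Wiener measure under shifts with one Malliavin derivative}

\begin{abstract}
Let $P$ be Wiener measure, let $u$ be a process in $\mathbb{L}^{1,2}$, not necessarily adapted, and let $T(\omega)=\omega+\int_0^{\cdot}u_s(\omega)\,ds$. We prove that $T$ maps the part of $P$ where the Carleman--Fredholm determinant $d_c(-Du)$ is nonzero to a measure absolutely continuous with respect to $P$, and the part where it vanishes to a singular measure. Thus $P\circ T^{-1}\ll P$ if and only if $d_c(-Du)\neq0$ almost surely. The same holds for $u\in\mathbb{D}^{1,p}_{\mathrm{loc}}(H)$, $p>1$. The main tool is a Lusin--Lipschitz estimate for Gaussian measures with a constant independent of the dimension; it bounds the multiplicity of finite-dimensional approximations of $T$ uniformly.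
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Let $\Omega=C_0([0,1])$ be the space of continuous paths starting at $0$, with the supremum norm, let $P$ be Wiener measure, and let $W_t(\omega)=\omega_t$. Let $H=L^2([0,1])$, with norm $|\cdot|$ and inner product $\langle\cdot,\cdot\rangle$. For $h\in H$ write $W(h)=\int_0^1h_t\,dW_t$ and $\hat h(t)=\int_0^th_s\,ds$, so that $\hat h\in\Omega$ and $\|\hat h\|_\infty\le|h|$. A process $u$ with $\int_0^1u_t^2\,dt<\infty$ a.s.\ is an $H$-valued random variable, and it defines the shift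
\[
T:\Omega\to\Omega,\qquad T(\omega)_t=\omega_t+\int_0^tu_s(\omega)\,ds .
\]
If $u=h$ is deterministic, the Cameron--Martin theorem says that $P\circ T^{-1}$ is equivalent to $P$. A random $u$ can destroy this: for $u_t=-W_1$ every path $T(\omega)_t=\omega_t-t\omega_1$ ends at $0$, so $P\circ T^{-1}$ is singular. What goes wrong is that the derivative of $T$ kills the direction $\widehat{1}$. One therefore guesses that absolute continuity is governed by the invertibility of the derivative of $T$ along $H$, as for smooth maps of $\mathbb{R}^m$.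

To make this precise we recall the Malliavin derivative. Let $C_b^\infty$ denote the smooth functions that are bounded together with all their derivatives. For $F=f(W(k_1),\dots,W(k_l))$ with $f\in C_b^\infty(\mathbb{R}^l)$ and $k_i\in H$, put $D_sF=\sum_i\partial_if(W(k_1),\dots,W(k_l))\,k_i(s)$. For a finite sum $u=\sum_jF_jh_j$ with such $F_j$ and $h_j\in H$ (a \emph{smooth process}), put $D_su_t=\sum_jD_sF_j\,h_j(t)$ and, for $p>1$,
\[
\|u\|_{1,p}^p=\mathbb{E}|u|^p+\mathbb{E}\|Du\|^p,\qquad \|Du\|^2=\int_0^1\!\!\int_0^1(D_su_t)^2\,ds\,dt .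
\]
The operator $D$ is closable in $L^p$, and $\mathbb{D}^{1,p}(H)$ is the closure of the smooth processes in this norm; the scalar spaces $\mathbb{D}^{1,p}$, and $\mathbb{D}^{2,2}$ with two derivatives, are defined in the same way. The space $\mathbb{L}^{1,2}=L^2([0,1];\mathbb{D}^{1,2})$ carries the norm $\|\cdot\|_{1,2}$, and finite sums $\sum_jF_jh_j$ are dense in it, so $\mathbb{L}^{1,2}=\mathbb{D}^{1,2}(H)$.

For $u\in\mathbb{D}^{1,p}(H)$ the kernel $Du$ is a.s.\ square integrable and defines the Hilbert--Schmidt operator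
\[
(\nabla u\,z)_t=\int_0^1D_su_t\,z_s\,ds,\qquad z\in H .
\]
For smooth $u$ this is the derivative of $u$ in the direction $\hat z$, so $I+\nabla u$ is the derivative of $T$ along $H$. The eigenvalues $(\lambda_i)$ of $Du$, repeated according to algebraic multiplicity, are square summable but need not be summable, so $\prod_i(1+\lambda_i)$ may diverge. Since $(1+\lambda)e^{-\lambda}=1+O(\lambda^2)$, the \emph{Carleman--Fredholm determinant}
\[
d_c(-Du)=\prod_i(1+\lambda_i)e^{-\lambda_i}
\]
converges, and it is nonzero exactly when $I+\nabla u$ is invertible (Section~\ref{sec:tools}).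

Two cases of the guess are known. Let $e_1,\dots,e_N$ be orthonormal in $H$. If $u=\sum_{j\le N}\psi_j(W(e_1),\dots,W(e_N))\,e_j$ with smooth $\psi_j$ (an \emph{elementary process}), then $d_c(-Du)=\det(I+\Delta)\exp(-\operatorname{tr}\Delta)$ with $\Delta_{ij}=\partial_i\psi_j(W(e_1),\dots,W(e_N))$, and $d_c(-Du)\ne0$ a.s.\ implies $P\circ T^{-1}\ll P$. Nualart and Zakai extended this implication to $u=\sum_{j\le N}F_je_j$ with $F_j\in\mathbb{D}^{2,2}$. The determinant, however, involves only one derivative of $u$ and makes sense for processes of infinite rank.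

\medskip\noindent\textbf{Problem.} \emph{Let $u\in\mathbb{L}^{1,2}$ and $d_c(-Du)\neq0$ a.s. Is $P\circ T^{-1}$ absolutely continuous with respect to $P$?}\medskip

The answer is yes, and the condition is also necessary. Put
\[
\Omega_+=\{d_c(-Du)\ne0\},\qquad\Omega_0=\{d_c(-Du)=0\},
\]
\[
\nu_+=(\mathbf{1}_{\Omega_+}P)\circ T^{-1},\qquad\nu_0=(\mathbf{1}_{\Omega_0}P)\circ T^{-1},
\]
so that $\nu_+(N)=P(\Omega_+\cap T^{-1}N)$. These measures do not change when $u$ and $Du$ are modified on a null set.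

\begin{theorem}\label{thm:ac}
Let $u\in\mathbb{L}^{1,2}$. Then $\nu_+\ll P$. In particular, if $d_c(-Du)\neq0$ a.s., then $P\circ T^{-1}\ll P$.
\end{theorem}

\begin{theorem}\label{thm:sing}
Let $u\in\mathbb{L}^{1,2}$. For a suitable version of $u$ there is a Borel set $\Omega_0'\subset\Omega_0$ with $P(\Omega_0\setminus\Omega_0')=0$ and $P(T(\Omega_0'))=0$. Hence $\nu_0\perp P$.
\end{theorem}

\begin{corollary}\label{cor:leb}
For $u\in\mathbb{L}^{1,2}$ the Lebesgue decomposition of $P\circ T^{-1}$ with respect to $P$ is $\nu_++\nu_0$. Thus $P\circ T^{-1}\ll P$ if and only if $d_c(-Du)\ne0$ a.s.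
\end{corollary}

\begin{proof}
We have $P\circ T^{-1}=\nu_++\nu_0$ with $\nu_+\ll P$ and $\nu_0\perp P$. So $P\circ T^{-1}\ll P$ if and only if $\nu_0=0$, and the total mass of $\nu_0$ is $P(\Omega_0)$.
\end{proof}

An $H$-valued random variable $u$ belongs to $\mathbb{D}^{1,p}_{\mathrm{loc}}(H)$ if there are events $\Omega_k\uparrow\Omega$ a.s.\ and $u^k\in\mathbb{D}^{1,p}(H)$ with $u=u^k$ a.s.\ on $\Omega_k$. One sets $Du=Du^k$ on $\Omega_k$, which is consistent (Section~\ref{sec:loc}), and $\mathbb{L}^{1,2}_{\mathrm{loc}}=\mathbb{D}^{1,2}_{\mathrm{loc}}(H)$.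

\begin{theorem}\label{thm:loc}
Let $p>1$ and $u\in\mathbb{D}^{1,p}_{\mathrm{loc}}(H)$; in particular, $u$ may be any element of $\mathbb{L}^{1,2}_{\mathrm{loc}}$. Then $\nu_+\ll P$ and $\nu_0\perp P$, and the conclusions of Corollary~\ref{cor:leb} hold.
\end{theorem}

\begin{example}\label{ex:one}
Let $u_t=\psi(W_1)$ with $\psi$ Lipschitz and piecewise $C^1$; mollifying and truncating $\psi$ shows $u\in\mathbb{L}^{1,2}$ and $D_su_t=\psi'(W_1)$. The only eigenvalue that can be nonzero is $\psi'(W_1)$, so $\Omega_0=\{1+\psi'(W_1)=0\}$. The shift replaces $x=\omega_1$ by $\Phi(x)=x+\psi(x)$ and fixes the bridge $\xi_t=\omega_t-t\omega_1$, which is independent of $\omega_1$.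

For $\psi(x)=-\max(x,0)$ we get $\Omega_0=\{W_1>0\}$ a.s. On $\Omega_+$ the shift is the identity and on $\Omega_0$ it equals $\xi$, so $\nu_+=\mathbf{1}_{\{\omega_1<0\}}P$, and $\nu_0$ is one half of the law of the Brownian bridge.

For $\psi(x)=|x|-x$ we get $\Phi(x)=|x|$, $P(\Omega_0)=0$ and $P\circ T^{-1}=2\cdot\mathbf{1}_{\{\omega_1>0\}}P$. So Theorem~\ref{thm:ac} cannot be improved to equivalence, and the number of preimages enters the density.
\end{example}

Section~\ref{sec:model} isolates the two quantities that control the image measure, the Jacobian and the multiplicity, and shows on the real line how to control the second one. Section~\ref{sec:lusin} proves the dimension-free estimate that makes this work on Wiener space, Section~\ref{sec:approx} applies it to approximations of $u$, and Sections~\ref{sec:ac}--\ref{sec:loc} prove the theorems. We treat $u\in\mathbb{D}^{1,p}(H)$ for all $1<p\le2$ at once. The case $p<2$ differs only in the two inequalities quoted in Lemma~\ref{lem:meyer},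 which are elementary for $p=2$.

\section{Jacobian and multiplicity}\label{sec:model}

Let $\gamma_m$ be the standard Gaussian measure on $\mathbb{R}^m$, with density $\varphi_m$. For $V\in C^1(\mathbb{R}^m;\mathbb{R}^m)$ with Jacobian matrix $\nabla V$ put $\Phi=\mathrm{id}+V$ and
\[
\Lambda_V(x)=|\det(I+\nabla V(x))|\,\exp\big(-\langle x,V(x)\rangle-\tfrac12|V(x)|^2\big).
\]
Expanding $|x+V(x)|^2$ gives $\varphi_m(\Phi(x))\,|\det\nabla\Phi(x)|=\Lambda_V(x)\,\varphi_m(x)$: the function $\Lambda_V$ is the Jacobian of $\Phi$ relative to $\gamma_m$.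

\begin{lemma}\label{lem:cov}
Let $A\subset\mathbb{R}^m$ be a union of $J$ Borel sets on each of which $\Phi$ is injective, and let $\Lambda_V\ge1/R$ on $A$. Then $\int_Af\circ\Phi\,d\gamma_m\le JR\int f\,d\gamma_m$ for every Borel $f\ge0$.
\end{lemma}

\begin{proof}
Let $A'$ be one of the $J$ sets. Since $\det\nabla\Phi\neq0$ on $A'$, the inverse function theorem splits $A'$ into countably many disjoint Borel pieces, each contained in an open set on which $\Phi$ is a diffeomorphism. Their images are disjoint by injectivity. Changing variables on each piece,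
\[
\int_{A'}f(\Phi)\,\varphi_m\,dx\le R\int_{A'}f(\Phi)\,\varphi_m(\Phi)\,|\det\nabla\Phi|\,dx=R\int_{\Phi(A')}f\varphi_m\,dy\le R\int f\,d\gamma_m .\qedhere
\]
\end{proof}

We shall approximate $T$ by smooth maps $\Phi_n$ in growing dimension. Absolute continuity does not pass to limits, but the inequality of Lemma~\ref{lem:cov} does, provided $J$ and $R$ do not depend on $n$. To see what $\Lambda_V$ becomes in the limit, put $\delta V(x)=\langle x,V(x)\rangle-\operatorname{tr}\nabla V(x)$ and regroup: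
\begin{equation}\label{eq:regroup}
\Lambda_V=\big|\det(I+\nabla V)\,e^{-\operatorname{tr}\nabla V}\big|\;\exp\big(-\delta V-\tfrac12|V|^2\big).
\end{equation}
The trace is not controlled by the Hilbert--Schmidt norm uniformly in $m$, but the first factor is a Carleman--Fredholm determinant, and $\delta V$, the Gaussian divergence, is controlled by $\|\cdot\|_{1,p}$ (Lemma~\ref{lem:meyer}). So $\Lambda_{V_n}$ converges to a limit that is positive exactly on $\Omega_+$, and this provides $R$.

\begin{example}\label{ex:fail}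
Both constants can blow up already for $m=1$. For $V_n(x)=-(1-\frac1n)x$ the map $\Phi_n(x)=x/n$ is injective, but $\Lambda_{V_n}(x)=\frac1n\exp(\frac12x^2(1-n^{-2}))\to0$, and the laws of $\Phi_n$ tend to a point mass; here the limit has vanishing determinant. Next let $\chi\in C^\infty(\mathbb{R})$ equal $1$ on $[-1,1]$ and vanish off $[-2,2]$, and let $V_n(x)=n^{-4}\chi(n^3x)\sin(n^5x)$. Then $|V_n'|\le n+\|\chi'\|_\infty/n$ on a support of length $4n^{-3}$, so $V_n,V_n'\to0$ in $L^2(\gamma_1)$ and the limit map is the identity. With $y=n^5x$, $|y|\le n^2$, the equation $\Phi_n(x)=0$ reads $y+n\sin y=0$. The left side is positive at $\frac\pi2+2\pi j$, $j\ge0$, and negative at $\frac{3\pi}2+2\pi j<n$, so the number of solutions tends to infinity.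
\end{example}

The hypothesis on the determinant thus does not bound the multiplicity of $\Phi_n$. In the example the folds live on a small set, and this is the general picture. Here is the argument for $m=1$, on a bounded interval $I$, for $V_n\in C^2(\mathbb{R})$ with $V_n'\to\psi'$ in $L^1(I)$. For $w\in C^1(\mathbb{R})$ and $x\in I$ let $g_w(x)$ be the supremum of the averages of $|w'|$ over the subintervals of $I$ with endpoint $x$. Then
\[
|w(y)-w(x)|\le|y-x|\,g_w(x)\qquad(x,y\in I),
\]
and the Hardy--Littlewood inequality gives $|\{g_w>\eta\}|\le c\,\eta^{-1}\|w'\|_{L^1(I)}$. Fix $\eta>0$, choose $k$ with $\|V_n'-V_k'\|_{L^1(I)}\le\eta^2$ for all $n>k$, and cut $I$ into $J$ intervals on each of which $V_k'$ oscillates by at most $\eta$. If $x,y$ lie in the same interval, $|1+V_k'(x)|\ge3\eta$ and $g_{V_n-V_k}(x)\le\eta$, then the mean value theorem for $V_k$ gives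
\[
|\Phi_n(y)-\Phi_n(x)|\ge|\Phi_k(y)-\Phi_k(x)|-\eta|y-x|\ge(2\eta-\eta)|y-x| .
\]
So $\Phi_n$ is at most $J$-to-one on $\{|1+V_k'|\ge3\eta\}\cap\{g_{V_n-V_k}\le\eta\}$, with $J$ independent of $n$. What was discarded is a set of measure at most $c\eta$ and the set where $1+V_k'$ is small, which for large $k$ is nearly contained in $\{|1+\psi'|<4\eta\}$. All folding is done by the one smooth map $\Phi_k$; off a small set, the rest is a small Lipschitz perturbation.

On Wiener space $V_n-V_k$ lives in a dimension $m_n\to\infty$, while its norm is about $\|u-v_k\|_{1,p}$, a number fixed together with $k$. So the Lipschitz estimate is useful only if its constant does not depend on the dimension. This is the content of Proposition~\ref{prop:lusin}.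

\section{Determinants, coordinates and Gaussian inequalities}\label{sec:tools}

\subsection*{The regularized determinant}
The Hilbert--Schmidt norm $\|B\|$ of an operator or a matrix dominates its operator norm $\|B\|_{\mathrm{op}}$. For a Hilbert--Schmidt operator $B$ on $H$ let $\det_2(I+B)=\prod_i(1+\lambda_i)e^{-\lambda_i}$, over the complex eigenvalues of $B$. We use two facts from \cite{Simon}: the map $B\mapsto\det_2(I+B)$ is continuous in the Hilbert--Schmidt norm, and $\det_2(I+B)\neq0$ if and only if $I+B$ is invertible. If $B$ maps a finite-dimensional subspace into itself and vanishes on its orthogonal complement, then $\det_2(I+B)=\det(I+B)e^{-\operatorname{tr}B}$, computed in that subspace. This is invariant under transposition, and such $B$ are dense, so $\det_2(I+B^*)=\det_2(I+B)$ for all real $B$. Hence $d_c(-Du)=\det_2(I+\nabla u)$, whichever variable the kernel $D_su_t$ acts on.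

A quantitative measure of invertibility is
\[
\sigma(B)=\inf_{|z|=1}|(I+B)z|,\qquad|\sigma(B)-\sigma(B')|\le\|B-B'\| .
\]
Since $B$ is compact, $I+B$ is invertible as soon as it is injective (Fredholm alternative), and then $\sigma(B)=\|(I+B)^{-1}\|_{\mathrm{op}}^{-1}>0$. Therefore
\begin{equation}\label{eq:sigma}
\det\nolimits_2(I+B)=0\iff\sigma(B)=0\iff(I+B)z=0\ \text{ for some }z\ne0 .
\end{equation}

\subsection*{Coordinates on Wiener space}
We must compare functionals at $\omega$ and $\omega+\hat h$ for given points, not just almost surely, so we want coordinates defined everywhere. Take the orthonormal basis $e_1=1$, $e_{i+1}(t)=\sqrt2\cos(i\pi t)$ of $H$ and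
\[
X_i(\omega)=e_i(1)\,\omega_1-\int_0^1e_i'(t)\,\omega_t\,dt .
\]
By integration by parts, $X_i$ is a version of $W(e_i)$; it is a continuous linear functional on $\Omega$, and $X_i(\hat h)=\langle h,e_i\rangle$. Identify $H_m=\operatorname{span}(e_1,\dots,e_m)$ with $\mathbb{R}^m$, let $\pi_m$ be the orthogonal projection on it, and let $X^{(m)}=(X_1,\dots,X_m)$. Then $X^{(m)}(\omega+\hat h)=X^{(m)}(\omega)+\pi_mh$ for all $\omega$ and $h$. With $\Omega_m^\perp=\{X^{(m)}=0\}$, the map $(x,\xi)\mapsto\hat x+\xi$ is a homeomorphism of $\mathbb{R}^m\times\Omega_m^\perp$ onto $\Omega$, and we write $\omega=(x,\xi)$. Since $\mathbb{E}[X_i\omega_t]=\langle e_i,\mathbf{1}_{[0,t]}\rangle=\hat e_i(t)$, we get $\mathbb{E}[X_i\xi_t]=0$ for $i\le m$. Thus $\xi$ is independent of $X^{(m)}$, being jointly Gaussian with it, and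
\[
P=\gamma_m\otimes P_m^\perp,\qquad P_m^\perp=\text{law of }\xi .
\]
A map $V\in C_b^\infty(\mathbb{R}^m;\mathbb{R}^m)$ defines $v=V(X^{(m)})$, a continuous $H_m$-valued function on $\Omega$, with $\nabla v(\omega)=\nabla V(X^{(m)}(\omega))\,\pi_m$. We also regard $V$ as the map $V\circ\pi_m$ on $\mathbb{R}^{m'}$, $m'\ge m$; this changes neither $v$ nor $\delta(v):=\delta V(X^{(m)})$.

\subsection*{The Ornstein--Uhlenbeck semigroup}
Let $Z$ have law $\gamma_m$ and $\rho_t=\sqrt{1-e^{-2t}}$. Put
\[
U_tf(x)=\mathbb{E}f(e^{-t}x+\rho_tZ),\qquad t>0 ,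
\]
componentwise for vector-valued $f$. Let $J_j$ be the projection of $L^2(\gamma_m)$ on the span of the Hermite polynomials of degree $j$. Then $U_t=\sum_je^{-jt}J_j$, the generator $L$ equals $-j$ on the range of $J_j$, and $\int|\nabla f|^2d\gamma_m=\sum_jj\|J_jf\|_{L^2}^2$. We set $\sqrt{-L}f=\sum_j\sqrt j\,J_jf$. Norms $\|\cdot\|_{L^q}$ refer to $\gamma_m$, and for vectors and matrices to the functions $|w(x)|$ and $\|\nabla w(x)\|$.

The density of $e^{-s}x+\rho_sZ$ with respect to $\gamma_m$ is $y\mapsto\rho_s^{-m}\exp\big(\frac12|y|^2-\frac1{2\rho_s^2}|y-e^{-s}x|^2\big)$. As $\rho_s<1$, it is bounded in $y$, locally uniformly in $(s,x)$. By dominated convergence, $(s,x)\mapsto U_sf(x)$ is continuous on $(0,\infty)\times\mathbb{R}^m$ for every $f\in L^1(\gamma_m)$. In particular $\sup_{s>0}U_sf$ is a supremum over rational $s$, and is Borel.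

\begin{lemma}\label{lem:max}
For $q>1$ and $0\le f\in L^q(\gamma_m)$ we have $\|\sup_{s>0}U_sf\|_{L^q}\le\frac q{q-1}\|f\|_{L^q}$.
\end{lemma}

\begin{proof}
Let $0=t_0<t_1<\dots<t_N$, and let $Y_0,\dots,Y_N$ be the Markov chain with $Y_0\sim\gamma_m$ and transition operators $U_{t_i-t_{i-1}}$. The pair $(Y_0,Y_i)$ is centered Gaussian, both marginals are $\gamma_m$, and the cross-covariance is $e^{-t_i}I$; so the pair is exchangeable. Since past and future are independent given the present,
\[
M_i:=\mathbb{E}[f(Y_0)\mid Y_i,\dots,Y_N]=\mathbb{E}[f(Y_0)\mid Y_i]=U_{t_i}f(Y_i).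
\]
The sequence $M_N,\dots,M_1,f(Y_0)$ is a nonnegative martingale, and $\mathbb{E}[M_i\mid Y_0]=U_{2t_i}f(Y_0)$. Hence $\max_iU_{2t_i}f(Y_0)\le\mathbb{E}[\max_iM_i\mid Y_0]$. Jensen's and Doob's inequalities bound the $L^q$ norm of the right side by $\frac q{q-1}\|f\|_{L^q}$. Let the finite sets of times exhaust the positive rationals.
\end{proof}

\begin{lemma}\label{lem:meyer}
For $1<p\le2$ there is a constant $a_p$, with $a_2=1$, such that for all $m$ and all $V\in C_b^\infty(\mathbb{R}^m;\mathbb{R}^m)$,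
\[
\|\sqrt{-L}\,V\|_{L^p}\le a_p\|\nabla V\|_{L^p},\qquad\|\delta V\|_{L^p}\le a_p\big(\|V\|_{L^p}^p+\|\nabla V\|_{L^p}^p\big)^{1/p}.
\]
\end{lemma}

\begin{proof}
Let $p=2$. The first bound is an equality, by the Hermite expansion of each component. For the second, Gaussian integration by parts gives $\int F\,\delta V\,d\gamma_m=\int\langle\nabla F,V\rangle\,d\gamma_m$, and $\partial_i\delta V=V_i+\delta(\partial_iV)$. Using the first identity twice,
\[
\int(\delta V)^2d\gamma_m=\sum_i\int V_i\big(V_i+\delta(\partial_iV)\big)d\gamma_m=\int|V|^2d\gamma_m+\sum_{i,j}\int\partial_jV_i\,\partial_iV_j\,d\gamma_m ,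
\]
and the last sum is at most $\|\nabla V\|_{L^2}^2$ by the Cauchy--Schwarz inequality.

Let $p<2$. The second bound is the continuity of the Skorohod integral $\delta:\mathbb{D}^{1,p}(H)\to L^p(P)$ \cite{Nualart}, applied to $V(X^{(m)})$. For the first we use Meyer's inequality \cite{Nualart}: $\|\sqrt{-L}f\|_{L^p}\le c_p\|\nabla f\|_{L^p}$ for scalar polynomials $f$, with $c_p$ independent of $m$. It extends to $f\in C_b^\infty$, because for the polynomials $f_N=\sum_{j\le N}J_jf$ both $\sqrt{-L}f_N$ and $\nabla f_N$ converge in $L^2$, hence in $L^p$. Let $\zeta_1,\dots,\zeta_m$ be independent standard Gaussian variables on another space and $\kappa_p=\mathbb{E}|\zeta_1|^p$, so that $\mathbb{E}|\sum_j\zeta_ja_j|^p=\kappa_p|a|^p$ for $a\in\mathbb{R}^m$. Applying the scalar inequality to $\sum_j\zeta_jV_j$,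
\[
\kappa_p\int|\sqrt{-L}V|^pd\gamma_m=\mathbb{E}\int\Big|\sqrt{-L}\sum_j\zeta_jV_j\Big|^pd\gamma_m\le c_p^p\int\mathbb{E}\Big|\sum_j\zeta_j\nabla V_j\Big|^pd\gamma_m ,
\]
and by Jensen's inequality $\mathbb{E}|\sum_j\zeta_j\nabla V_j|^p\le(\mathbb{E}|\sum_j\zeta_j\nabla V_j|^2)^{p/2}=\|\nabla V\|^p$.
\end{proof}

\section{A dimension-free Lusin--Lipschitz estimate}\label{sec:lusin}

\begin{proposition}\label{prop:lusin}
For $1<p\le2$ there is a constant $C_p$ such that for all $m$ and all $w\in C_b^\infty(\mathbb{R}^m;\mathbb{R}^m)$ there is a Borel function $g:\mathbb{R}^m\to[0,\infty]$ with $\|g\|_{L^p}\le C_p\|\nabla w\|_{L^p}$ and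
\[
|w(x)-w(y)|\le|x-y|\,\big(g(x)+g(y)\big)\qquad\text{for all }x\neq y .
\]
\end{proposition}

Thus $w$ is $2\lambda$-Lipschitz on $\{g\le\lambda\}$, and the complement has measure at most $(C_p\|\nabla w\|_{L^p}/\lambda)^p$. To compare $w(x)$ with $w(y)$ one passes through an average of $w$ at scale $r=|x-y|$. Averages over balls are unsuitable: enclosing the ball $B(y,r)$ in $B(x,2r)$ costs the volume ratio $2^m$. We use $U_tw$ with $t=r^2$ instead. It averages over a Gaussian of width about $\sqrt{2t}$ when $t$ is small, and moving its center by $\sqrt t$ costs a Cameron--Martin density, whose moments do not see the dimension.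

\begin{proof}
\emph{Step 1: $w-U_tw$.} The identity $w-U_tw=-\int_0^tU_sLw\,ds$ involves second derivatives of $w$, while we may only pay for one. So we factor $1-e^{-t\lambda}=\sqrt\lambda\cdot\lambda^{-1/2}(1-e^{-t\lambda})$ and write the second factor as a Laplace transform. From $\lambda^{-1/2}=\pi^{-1/2}\int_0^\infty s^{-1/2}e^{-s\lambda}ds$, and the same formula shifted by $t$,
\[
1-e^{-t\lambda}=\sqrt\lambda\int_0^\infty k_t(s)e^{-s\lambda}ds,\qquad k_t(s)=\pi^{-1/2}\big(s^{-1/2}-\mathbf{1}_{\{s>t\}}(s-t)^{-1/2}\big),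
\]
for $\lambda>0$. The kernel is integrable: $\int_0^ts^{-1/2}ds=2\sqrt t$ and
\[
\int_t^\infty\big((s-t)^{-1/2}-s^{-1/2}\big)ds=\lim_{S\to\infty}\big(2\sqrt{S-t}-2\sqrt S+2\sqrt t\big)=2\sqrt t ,
\]
so $\int_0^\infty|k_t|\,ds=4\sqrt{t/\pi}$, and the formula also holds, as $0=0$, for $\lambda=0$. Let $z=\sqrt{-L}\,w\in L^2(\gamma_m;\mathbb{R}^m)$. The $L^2$-valued integral $\int_0^\infty k_t(s)U_sz\,ds$ converges absolutely, and $J_j$ maps it to $\sqrt j\int_0^\infty k_t(s)e^{-sj}ds\;J_jw=J_j(w-U_tw)$. So it equals $w-U_tw$, and by Fubini's theorem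
\[
w(x)-U_tw(x)=\int_0^\infty k_t(s)\,U_sz(x)\,ds\qquad\text{for a.e.\ }x .
\]
Let $g_1=\sup_{s>0}U_s|z|$; then $\|g_1\|_{L^p}\le\frac p{p-1}a_p\|\nabla w\|_{L^p}$ by Lemmas~\ref{lem:max} and~\ref{lem:meyer}. Since $|U_sz|\le g_1$, there is a Borel null set $N$ such that
\begin{equation}\label{eq:first}
|w(x)-U_tw(x)|\le4\sqrt{t/\pi}\;g_1(x)
\end{equation}
for $x\notin N$ and all rational $t>0$. For fixed $x$ with $g_1(x)<\infty$ both sides are continuous in $t$, so \eqref{eq:first} holds for all $t>0$ and $x\notin N$.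

\emph{Step 2: $U_tw(x)-U_tw(y)$.} Let $q=\|\nabla w\|$. Differentiating the definition of $U_t$ gives $\nabla U_tw=e^{-t}U_t\nabla w$, so $\|\nabla U_tw\|\le U_tq$. We need $U_tq$ along the segment from $x$ to $y$, in terms of a quantity at $x$ alone. Let $|h|\le\sqrt t$ and $b=e^{-t}h/\rho_t$; then $|b|^2=|h|^2/(e^{2t}-1)\le\frac12$. Let $\alpha=\frac{1+p}2$, with conjugate exponent $\alpha'=\frac{p+1}{p-1}$. Translating the Gaussian variable by $b$ and using H\"older's inequality,
\[
U_tq(x+h)=\mathbb{E}\,q\big(e^{-t}x+\rho_t(Z+b)\big)=\mathbb{E}\big[q(e^{-t}x+\rho_tZ)\,e^{\langle b,Z\rangle-|b|^2/2}\big]\le\big(U_tq^\alpha(x)\big)^{1/\alpha}e^{(\alpha'-1)|b|^2/2},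
\]
because $\mathbb{E}\,e^{\alpha'\langle b,Z\rangle-\alpha'|b|^2/2}=e^{\alpha'(\alpha'-1)|b|^2/2}$. The last factor is at most $\beta_p=e^{1/(2p-2)}$. Let $g_2=(\sup_{s>0}U_sq^\alpha)^{1/\alpha}$. Lemma~\ref{lem:max} with exponent $p/\alpha=\frac{2p}{p+1}>1$ gives $\|g_2\|_{L^p}\le(\frac{2p}{p-1})^{1/\alpha}\|q\|_{L^p}$. Integrating along the segment,
\begin{equation}\label{eq:second}
|U_tw(x)-U_tw(y)|\le\beta_p\,|x-y|\,g_2(x)\qquad\text{if }|x-y|\le\sqrt t .
\end{equation}

\emph{Step 3.} For $x\neq y$ outside $N$ take $t=|x-y|^2$ and add \eqref{eq:first} at $x$, \eqref{eq:second}, and \eqref{eq:first} at $y$. The claim follows with $g=4\pi^{-1/2}g_1+\beta_pg_2$ off $N$ and $g=\infty$ on $N$.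
\end{proof}

Step 2 needs room between $1$ and $p$: H\"older's inequality requires $\alpha>1$ and the maximal inequality requires $\alpha<p$. For $p=2$ the exponents are $\alpha=\frac32$, $\alpha'=3$, and $C_2=8\pi^{-1/2}+4^{2/3}e^{1/2}$ works.

\section{Finite-dimensional approximation}\label{sec:approx}

In Sections~\ref{sec:approx}--\ref{sec:sing} we fix $1<p\le2$ and $u\in\mathbb{D}^{1,p}(H)$, and prove the statements of Theorems~\ref{thm:ac} and~\ref{thm:sing} for this $u$; the theorems themselves are the case $p=2$.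

In a smooth process, replace every $k_i$ and $h_j$ by $\pi_mk_i$ and $\pi_mh_j$. The result has the form $V(X^{(m)})$ with $V\in C_b^\infty(\mathbb{R}^m;\mathbb{R}^m)$. As $m\to\infty$, $W(\pi_mk_i)\to W(k_i)$ in $L^2(P)$ and the functions $f$, $\partial_if$ are bounded and continuous, so the new process converges to the old one in $\|\cdot\|_{1,p}$. Hence there are $m_1<m_2<\cdots$ and $V_k\in C_b^\infty(\mathbb{R}^{m_k};\mathbb{R}^{m_k})$ such that $v_k=V_k(X^{(m_k)})$ satisfies $\|v_k-u\|_{1,p}\le2^{-k-1}$. Put $w_j=v_{j+1}-v_j$, so $\|w_j\|_{1,p}\le2^{-j}$.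

Apply Proposition~\ref{prop:lusin} to $V_{j+1}-V_j$ on $\mathbb{R}^{m_{j+1}}$, and let $g_j$ be the resulting function composed with $X^{(m_{j+1})}$; then $\|g_j\|_{L^p(P)}\le C_p2^{-j}$. We work with consecutive differences, rather than with $V_n-V_k$, so that one function controls all $n$ and survives the limit $n\to\infty$:
\[
G_{k,n}=\sum_{k\le j<n}g_j,\qquad G_k=\sum_{j\ge k}g_j,\qquad\Gamma_k=\sum_{j\ge k}\|\nabla w_j\| .
\]
Both $G_k$ and $\Gamma_k$ tend to $0$ in $L^p(P)$ and decrease in $k$, so they tend to $0$ a.s. Since $X^{(m)}(\omega+\hat h)-X^{(m)}(\omega)=\pi_mh$ and $|\pi_mh|\le|h|$, summing over $j$ gives, for all $\omega\in\Omega$, $0\ne h\in H$ and $n>k$,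
\begin{equation}\label{eq:lip}
|(v_n-v_k)(\omega+\hat h)-(v_n-v_k)(\omega)|\le|h|\,\big(G_{k,n}(\omega)+G_{k,n}(\omega+\hat h)\big).
\end{equation}

The Borel set $\Omega_c=\{\sum_j|w_j|<\infty,\ \Gamma_1<\infty\}$ has full measure, and $v_k$, $\nabla v_k$ converge at each of its points. We fix the versions $u=\lim v_k$ and $\nabla u=\lim\nabla v_k$ on $\Omega_c$, and $u=0$, $\nabla u=0$ elsewhere. They are Borel, so $T$ is Borel, and
\begin{equation}\label{eq:gamma}
\|\nabla u-\nabla v_k\|\le\Gamma_k\quad\text{and}\quad\Gamma_k\to0\quad\text{at every point of }\Omega_c .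
\end{equation}
By \eqref{eq:sigma}, $\Omega_+=\{\sigma(\nabla u)>0\}$ and $\Omega_0=\{\sigma(\nabla u)=0\}\subset\Omega_c$.

\section{Absolute continuity on the set where the determinant is nonzero}\label{sec:ac}

\begin{proof}[Proof of Theorem~\ref{thm:ac}]
Let $T_n\omega=\omega+\widehat{v_n(\omega)}$ and $\Phi_n=\mathrm{id}+V_n$ on $\mathbb{R}^{m_n}$. In the coordinates $\mathbb{R}^{m_n}\times\Omega_{m_n}^\perp$ we have $T_n(x,\xi)=(\Phi_n(x),\xi)$, and $\|T_n\omega-T\omega\|_\infty\le|v_n(\omega)-u(\omega)|\to0$ on $\Omega_c$.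

\emph{The Jacobians converge.} By \eqref{eq:regroup},
\[
\Lambda_n:=\Lambda_{V_n}(X^{(m_n)})=|\det\nolimits_2(I+\nabla v_n)|\exp\big(-\delta(v_n)-\tfrac12|v_n|^2\big).
\]
By Lemma~\ref{lem:meyer}, $\|\delta(v_{n+1})-\delta(v_n)\|_{L^p(P)}\le a_p2^{-n}$, so $\delta(v_n)$ converges a.s.\ to a finite limit $\delta(u)$, the Skorohod integral of $u$. With the continuity of $\det_2$,
\[
\Lambda_n\to\Lambda:=|d_c(-Du)|\exp\big(-\delta(u)-\tfrac12|u|^2\big)\quad\text{a.s.},
\]
and $\Lambda>0$ a.s.\ on $\Omega_+$.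

\emph{Choice of constants.} Fix $\theta>0$. Choose, in this order:
\begin{itemize}
\item $\eta>0$ with $P(\Omega_+\cap\{\sigma(\nabla u)<4\eta\})\le\theta$, and $R$ with $P(\Omega_+\cap\{\Lambda<2/R\})\le\theta$;
\item $k$ with $P(G_k>\eta/2)\le\theta$ and $P(\Gamma_k>\eta)\le\theta$;
\item $\ell$ with $P(X^{(m_k)}\notin Q)\le\theta$, where $Q=[-\ell,\ell)^{m_k}$;
\item a partition of $Q$ into half-open cubes $Q_1,\dots,Q_J$ with $\|\nabla V_k(a)-\nabla V_k(a')\|\le\eta$ whenever $a,a'$ lie in the same cube.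
\end{itemize}
The first line is the only place where the determinant is used; it enters twice, through $\sigma(\nabla u)>0$ and through $\Lambda>0$. None of $\eta,R,k,J$ depends on $n$. For $n>k$ let
\[
B_n=\{G_{k,n}\le\eta/2\}\cap\{\sigma(\nabla v_k)\ge3\eta\}\cap\{X^{(m_k)}\in Q\}\cap\{\Lambda_n\ge1/R\}.
\]
All four conditions depend on $\omega$ only through $X^{(m_n)}$, so $B_n=\{X^{(m_n)}\in A_n\}$ with $A_n\subset\mathbb{R}^{m_n}$ Borel. On $\Omega_c$, if $\sigma(\nabla u)\ge4\eta$ and $\Gamma_k\le\eta$, then $\sigma(\nabla v_k)\ge3\eta$ by \eqref{eq:gamma}; also $G_{k,n}\le G_k$. Hence, for $n$ large,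
\[
P(\Omega_+\setminus B_n)\le5\theta+P(|\Lambda_n-\Lambda|>1/R)\le6\theta .
\]

\emph{Multiplicity.} We show that $\Phi_n$ is injective on $A_{n,j}=\{x\in A_n:\pi_{m_k}x\in Q_j\}$. Let $x\ne y$ in $A_{n,j}$, $h=y-x$, $a=\pi_{m_k}x$, $a'=\pi_{m_k}y$. Then
\[
\Phi_n(y)-\Phi_n(x)=\big(I+\nabla V_k(a)\pi_{m_k}\big)h+r_1+r_2 ,
\]
where
\[
r_1=\int_0^1\big(\nabla V_k(a+s(a'-a))-\nabla V_k(a)\big)(a'-a)\,ds,\qquad r_2=(V_n-V_k)(y)-(V_n-V_k)(x).
\]
The first term has norm at least $3\eta|h|$, by the definition of $\sigma$. Since $Q_j$ is convex, $|r_1|\le\eta|a'-a|\le\eta|h|$. By \eqref{eq:lip} for the points $(x,\xi)$ and $(y,\xi)$, $|r_2|\le\eta|h|$. So $|\Phi_n(y)-\Phi_n(x)|\ge\eta|h|>0$.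

\emph{The limit.} Let $f\ge0$ be bounded and continuous on $\Omega$. Lemma~\ref{lem:cov}, applied for each $\xi$ to $f(\cdot,\xi)$ and $A_n=\bigcup_jA_{n,j}$, gives
\[
\mathbb{E}[f(T_n)\mathbf{1}_{B_n}]=\int P_{m_n}^\perp(d\xi)\int_{A_n}f(\Phi_n(x),\xi)\,\gamma_{m_n}(dx)\le JR\,\mathbb{E}[f].
\]
Thus $\mathbb{E}[f(T_n)\mathbf{1}_{\Omega_+}]\le JR\,\mathbb{E}[f]+6\theta\|f\|_\infty$ for large $n$, and dominated convergence yields $\int f\,d\nu_+\le JR\,\mathbb{E}[f]+6\theta\|f\|_\infty$. For open $O\subsetneq\Omega$ take $f_i=\min(1,i\operatorname{dist}(\cdot,O^c))\uparrow\mathbf{1}_O$, which gives $\nu_+(O)\le JR\,P(O)+6\theta$. If $N$ is a Borel set with $P(N)=0$, outer regularity of $P$ provides open sets $O\supset N$ of arbitrarily small measure, so $\nu_+(N)\le6\theta$. As $\theta$ is arbitrary, $\nu_+(N)=0$.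
\end{proof}

\section{Singularity on the set where the determinant vanishes}\label{sec:sing}

For a $C^1$ map of $\mathbb{R}^m$ the image of the critical set is Lebesgue-null. The proof is a covering argument that needs differentiability only along the set in question.

\begin{lemma}\label{lem:sard}
Let $A\subset\mathbb{R}^m$ be bounded, $q:A\to\mathbb{R}^m$ and $\beta<\infty$. Suppose that for each $x\in A$ there is a matrix $\Sigma_x$ with $\det\Sigma_x=0$, $\|\Sigma_x\|_{\mathrm{op}}\le\beta$ and $q(x')-q(x)=\Sigma_x(x'-x)+o(|x'-x|)$ as $x'\to x$ in $A$. Then $q(A)$ is Lebesgue-null.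
\end{lemma}

\begin{proof}
Let $0<\varepsilon\le1$. For $x\in A$ choose $r_x\in(0,1]$ such that the error is at most $\varepsilon|x'-x|$ for $x'\in A\cap B(x,5r_x)$. The range of $\Sigma_x$ lies in a hyperplane, so $q(A\cap B(x,5r_x))-q(x)$ lies in a box with one side $10\varepsilon r_x$ and $m-1$ sides $10(\beta+1)r_x$. By Vitali's covering lemma there are countably many disjoint balls $B(x_i,r_{x_i})$ such that the balls $B(x_i,5r_{x_i})$ cover $A$. The disjoint balls lie in the unit neighborhood of $A$, so $\sum_ir_{x_i}^m\le c(A,m)<\infty$. The outer measure of $q(A)$ is at most $10^m(\beta+1)^{m-1}c(A,m)\,\varepsilon$.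
\end{proof}

Two things are missing on Wiener space: pointwise differentiability of $u$ along $H$, and a finite-dimensional fiber that $T$ preserves. The first comes from \eqref{eq:lip} on a large compact set. For the second we split off the infinite-dimensional component of $u$, which is a small Lipschitz map there and can be inverted.

\begin{proof}[Proof of Theorem~\ref{thm:sing}]
Fix $\theta>0$. Choose $k$ with $P(G_k>\frac18)\le\theta$ and $P(\Gamma_k>\frac14)\le\theta$. By Egorov's theorem there is a Borel set $E$ with $P(E^c)\le\theta$ on which $G_j+|v_j-u|\to0$ uniformly. By inner regularity of $P$ there is a compact set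
\[
K\subset\Omega_0\cap\{G_k\le\tfrac18\}\cap\{\Gamma_k\le\tfrac14\}\cap E\qquad\text{with }P(\Omega_0\setminus K)\le4\theta .
\]
On $K$ the function $u$ is a uniform limit of continuous functions, so $T$ is continuous on $K$ and $T(K)$ is compact. We show $P(T(K))=0$.

\emph{Differentiability along $H$.} Let $\omega,\omega+\hat h\in K$ and $j\ge k$. Letting $n\to\infty$ in \eqref{eq:lip}, which is possible as $K\subset\Omega_c$,
\begin{equation}\label{eq:lipK}
|(u-v_j)(\omega+\hat h)-(u-v_j)(\omega)|\le\varepsilon_j|h|,\qquad\varepsilon_j=2\sup_KG_j ,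
\end{equation}
where $\varepsilon_j\to0$ and $\varepsilon_k\le\frac14$. Taylor's formula gives $|v_j(\omega+\hat h)-v_j(\omega)-\nabla v_j(\omega)h|\le c_j|h|^2$ with a constant $c_j$. Together with \eqref{eq:gamma},
\[
|u(\omega+\hat h)-u(\omega)-\nabla u(\omega)h|\le\big(\varepsilon_j+\Gamma_j(\omega)+c_j|h|\big)|h| .
\]
Taking first $j$ large and then $|h|$ small, we obtain for each $\omega\in K$
\begin{equation}\label{eq:diff}
u(\omega+\hat h)-u(\omega)=\nabla u(\omega)h+o(|h|)\qquad\text{as }|h|\to0\text{ with }\omega+\hat h\in K .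
\end{equation}

\emph{Reduction to $\mathbb{R}^m$.} Let $m=m_k$, $\pi=\pi_m$, $\pi^\perp=I-\pi$, and $S\omega=\omega+\widehat{\pi^\perp u(\omega)}$, a continuous map on $K$. Since $v_k$ is $H_m$-valued, $\pi^\perp u=\pi^\perp(u-v_k)$ and $\pi^\perp\nabla u=\pi^\perp(\nabla u-\nabla v_k)$. Suppose $\omega,\omega'\in K$ and $S\omega'-S\omega=\hat h$ with $h\in H$. Then $\omega'-\omega=\hat l$ with $l=h-\pi^\perp(u(\omega')-u(\omega))\in H$, and \eqref{eq:lipK} with $j=k$ gives $|l|\le|h|+\frac14|l|$. So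
\begin{equation}\label{eq:S}
h=l+\pi^\perp\big(u(\omega+\hat l)-u(\omega)\big),\qquad|l|\le\tfrac43|h| .
\end{equation}
The case $h=0$ shows that $S$ is injective on $K$; let $S^{-1}:S(K)\to K$ be the inverse. As $T\omega=S\omega+\widehat{\pi u(\omega)}$, the map $T\circ S^{-1}$ moves points only along $H_m$: in the coordinates $\mathbb{R}^m\times\Omega_m^\perp$,
\[
T S^{-1}(x,\xi)=(q_\xi(x),\xi),\qquad q_\xi(x)=x+\pi u(S^{-1}(x,\xi)),\qquad x\in A_\xi=\{x:(x,\xi)\in S(K)\}.
\]
Since $T(K)=TS^{-1}(S(K))$, the $\xi$-section of $T(K)$ is $q_\xi(A_\xi)$. The set $A_\xi$ is bounded because $S(K)$ is compact. Nothing about the measure of $S(K)$ is needed.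

\emph{The sections are null.} Fix $\xi$ and $x\in A_\xi$; let $\omega=S^{-1}(x,\xi)$ and $B=\nabla u(\omega)$. Since $\|\pi^\perp B\|\le\Gamma_k(\omega)\le\frac14$, the inverse $M=(I+\pi^\perp B)^{-1}$ exists and $\|M\|_{\mathrm{op}}\le\frac43$. Let $x+h\in A_\xi$, $h\in H_m$, and write $S^{-1}(x+h,\xi)=\omega+\hat l$. By \eqref{eq:S} and \eqref{eq:diff}, $h=(I+\pi^\perp B)l+o(|h|)$, so $l=Mh+o(|h|)$. By \eqref{eq:diff} again,
\[
q_\xi(x+h)-q_\xi(x)=h+\pi Bl+o(|h|)=\Sigma_xh+o(|h|),\qquad\Sigma_xh:=h+\pi BMh ,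
\]
with $\Sigma_x:H_m\to H_m$ linear. Its norm is at most $1+\frac43(\sup\|\nabla V_k\|+\frac14)$, uniformly in $x$, by \eqref{eq:gamma}. It remains to transfer the degeneracy of $I+B$ to $\Sigma_x$. As $\omega\in\Omega_0$, \eqref{eq:sigma} gives $z\ne0$ with $(I+B)z=0$. Let
\[
h_0=(I+\pi^\perp B)z=(I+B)z-\pi Bz=-\pi Bz\in H_m .
\]
Then $Mh_0=z$, so $h_0\neq0$, and $\Sigma_xh_0=h_0+\pi Bz=0$. Thus $\det\Sigma_x=0$, and $q_\xi(A_\xi)$ is Lebesgue-null by Lemma~\ref{lem:sard}. Fubini's theorem for $P=\gamma_m\otimes P_m^\perp$ gives $P(T(K))=0$.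

\emph{Conclusion.} Let $K_i$ be the set obtained for $\theta=1/i$, and $\Omega_0'=\bigcup_iK_i$. Then $P(\Omega_0\setminus\Omega_0')=0$, and $N=T(\Omega_0')=\bigcup_iT(K_i)$ is a Borel null set. Finally $\nu_0(N^c)\le P(\Omega_0\setminus\Omega_0')=0$, so $\nu_0\perp P$.
\end{proof}

\begin{remark}
The set $\Omega_0'$ was built for the version of $u$ fixed in Section~\ref{sec:approx}. If another version agrees with it off a Borel null set $N'$, then its shift maps $\Omega_0'\setminus N'$ into the null set $T(\Omega_0')$.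
\end{remark}

\section{Localization}\label{sec:loc}

We first check that $Du$ is well defined for $u\in\mathbb{D}^{1,p}_{\mathrm{loc}}(H)$. If $F\in\mathbb{D}^{1,p}$, then $DF=0$ a.s.\ on $\{F=0\}$. Indeed, take $\phi\in C^\infty(\mathbb{R})$ with compact support and $\phi'(0)=1$. As $\varepsilon\to0$, $\varepsilon\phi(F/\varepsilon)\to0$ uniformly, while by the chain rule its derivative is $\phi'(F/\varepsilon)DF$, which tends to $\mathbf{1}_{\{F=0\}}DF$ in $L^p$; since $D$ is closed, the limit is $0$. Applied to $F=\langle u^k-u^l,e_j\rangle$ for all $j$, this gives $Du^k=Du^l$ a.s.\ on $\{u^k=u^l\}$.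

\begin{proof}[Proof of Theorem~\ref{thm:loc}]
For $p\ge2$ we have $\|\cdot\|_{1,2}\le\sqrt2\,\|\cdot\|_{1,p}$ by H\"older's inequality, so $\mathbb{D}^{1,p}(H)\subset\mathbb{D}^{1,2}(H)$, and we may assume $1<p\le2$. Let $\Omega_k$ and $u^k$ be as in the definition, and let $T^k$, $\Omega_+^k$, $\Omega_0^k$ be the objects attached to $u^k$. Almost surely on $\Omega_k$ we have $T=T^k$ and $Du=Du^k$. Sections~\ref{sec:ac} and~\ref{sec:sing} apply to $u^k\in\mathbb{D}^{1,p}(H)$. Note that $d_c(-Du^k)$ is not controlled off $\Omega_k$, so the restricted form of Theorem~\ref{thm:ac}, with $\mathbf{1}_{\Omega_+^k}$, is needed even when $d_c(-Du)\ne0$ a.s.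

If $N$ is Borel with $P(N)=0$, then
\[
\nu_+(N)\le\sum_kP(\Omega_k\cap\Omega_+\cap T^{-1}N)\le\sum_kP\big(\Omega_+^k\cap(T^k)^{-1}N\big)=0 .
\]
Let $N_k$ be a Borel null set with $P(\Omega_0^k\cap\{T^k\notin N_k\})=0$, and $N_\infty=\bigcup_kN_k$. Then $P(N_\infty)=0$ and $\nu_0(N_\infty^c)\le\sum_kP(\Omega_0^k\cap\{T^k\notin N_k\})=0$. The proof of Corollary~\ref{cor:leb} used only $\nu_+\ll P$ and $\nu_0\perp P$.
\end{proof}

Every elementary process lies in $\mathbb{L}^{1,2}_{\mathrm{loc}}$: multiply the $\psi_j$ by a smooth compactly supported function equal to $1$ on the ball of radius $k$, and take for $\Omega_k$ the event that $(W(e_1),\dots,W(e_N))$ lies in that ball. So Theorem~\ref{thm:loc} contains both known cases recalled in Section~\ref{sec:intro}.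

\begin{thebibliography}{9}
\bibitem{Nualart} Nualart, \emph{The Malliavin Calculus and Related Topics}, Section~1.5.
\bibitem{Simon} Simon, \emph{Trace Ideals}, Chapter~9.
\end{thebibliography}
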